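\title{Torsion in the cohomology of orbit arrangements}

\begin{abstract}
For a partition $\lambda$ of $n$, the orbit arrangement $\mathcal A_\lambda$ consists of the subspaces of $\mathbb R^n$ obtained by splitting the coordinates into groups of sizes $\lambda_1,\dots,\lambda_k$ and setting the coordinates in each group equal. We show that the reduced integral homology of every finite simplicial complex occurs, shifted by three degrees, as a direct summand of the homology of the intersection lattice of some $\mathcal A_\lambda$, and therefore also as a direct summand of the cohomology of its complement. This disproves the conjecture that these groups are always torsion-free. The complex is encoded in the coincidences among the subset sums of the parts of $\lambda$.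
\end{abstract}

\section{Orbit arrangements and the torsion question}\label{sec:intro}

Let $[n]=\{1,\dots,n\}$. A set partition $\pi$ of $[n]$ determines the linear subspace
\[
V_\pi=\{x\in\mathbb R^n : x_i=x_j \text{ whenever } i,j \text{ lie in the same block of } \pi\},
\]
whose dimension is the number of blocks of $\pi$. Let $\lambda=(\lambda_1,\dots,\lambda_k)$ be a partition of the integer $n$, with $\lambda\ne(1,\dots,1)$. We say that $\pi$ has \emph{shape} $\lambda$ if its block sizes, in weakly decreasing order, are $\lambda_1,\dots,\lambda_k$. The \emph{orbit arrangement} $\mathcal A_\lambda$ is the set of all $V_\pi$ with $\pi$ of shape $\lambda$; it is the orbit of any one of its members under permutations of the coordinates. Its complement is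
\[
M_{\mathcal A_\lambda}=\mathbb R^n\setminus\bigcup_{V\in\mathcal A_\lambda}V .
\]

Order the set partitions of $[n]$ by refinement: $\pi\le\sigma$, or $\sigma$ \emph{coarsens} $\pi$, if every block of $\pi$ lies in a block of $\sigma$. This is the partition lattice $\Pi_n$, and $V_\pi\cap V_\sigma=V_{\pi\vee\sigma}$. Hence the intersection lattice of $\mathcal A_\lambda$ is the subposet $\Pi_\lambda\subseteq\Pi_n$ of all joins of partitions of shape $\lambda$. Its bottom element $\hat0$ is the partition into singletons (the empty join), and its top element $\hat1$ is the partition with one block. The \emph{order complex} of a finite poset is the simplicial complex whose faces are the chains. We write $\widetilde H_*(\Pi_\lambda)$ for the reduced simplicial homology of the order complex of the proper part $\Pi_\lambda\setminus\{\hat0,\hat1\}$. All homology and cohomology groups have integer coefficients, and the cohomology of $M_{\mathcal A_\lambda}$ is singular cohomology.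

The two objects are tied together by the Goresky--MacPherson formula \cite[Part III]{GM}, which holds over the integers:
\begin{equation}\label{eq:GM}
\widetilde H^{\,i}(M_{\mathcal A_\lambda})\;\cong\bigoplus_{\pi\in\Pi_\lambda,\ \pi>\hat0}\widetilde H_{\operatorname{codim}(V_\pi)-2-i}\big((\hat0,\pi)\big).
\end{equation}
Here $(\hat0,\pi)$ is the order complex of the open interval in $\Pi_\lambda$, and an empty interval has the single nonzero group $\widetilde H_{-1}=\mathbb Z$. The subspace $V_{\hat1}$ is a line, so the term $\pi=\hat1$ shows that
\begin{equation}\label{eq:top}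
\widetilde H_{n-3-i}(\Pi_\lambda)\ \text{ is a direct summand of }\ \widetilde H^{\,i}(M_{\mathcal A_\lambda}).
\end{equation}
For $\lambda=(2,2)$, for instance, the arrangement consists of three planes in $\mathbb R^4$ through a common line, so the complement is homotopy equivalent to $\mathbb R^3$ minus three lines through the origin, that is, to a $2$-sphere minus six points, and $H^1\cong\mathbb Z^5$. In \eqref{eq:GM} the three planes contribute $\mathbb Z$ each, and $\hat1$ contributes $\widetilde H_0(\text{three points})\cong\mathbb Z^2$.

The simplest cases produce only free groups. For $\lambda=(2,1,\dots,1)$ the arrangement consists of the hyperplanes $x_i=x_j$, the complement is a disjoint union of $n!$ open convex cones, and by \eqref{eq:top} the homology of $\Pi_\lambda=\Pi_n$ is free as well. If $\lambda$ has $k$ parts, every element of the proper part has between $2$ and $k$ blocks, so all intervals in \eqref{eq:GM} have dimension at most $k-2$. For $k\le3$ they are graphs, and all groups in sight are free. Since moreover $\mathcal A_\lambda$ is highly symmetric and is described by a mere list of numbers, one is led to the following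 guess.

\medskip\noindent\textbf{Conjecture.} \emph{For every partition $\lambda\ne(1,\dots,1)$, the groups $\widetilde H_*(\Pi_\lambda)$ and $H^*(M_{\mathcal A_\lambda})$ are torsion-free.}\medskip

A list of numbers carries more information than it seems to: the pattern of equalities among its subset sums. We show that this pattern can encode any finite complex.

\begin{theorem}\label{thm:main}
Let $X$ be a finite simplicial complex. There is a partition $\lambda$ of some integer $n$, with all parts even, such that for every $j$
\begin{enumerate}
\item[(i)] $\widetilde H_j(X)$ is isomorphic to a direct summand of $\widetilde H_{j+3}(\Pi_\lambda)$;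
\item[(ii)] $\widetilde H_j(X)$ is isomorphic to a direct summand of $\widetilde H^{\,n-6-j}(M_{\mathcal A_\lambda})$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:false}
The conjecture is false for both groups: there is a partition $\lambda$ of some $n$ such that $\widetilde H_4(\Pi_\lambda)$ and $H^{n-7}(M_{\mathcal A_\lambda})$ contain $\mathbb Z/2$ as a direct summand.
\end{corollary}

\begin{corollary}\label{cor:groups}
For every finitely generated abelian group $G$ and every $j\ge1$ there is a partition $\lambda$ of some $n$ such that $G$ is isomorphic to a direct summand of $\widetilde H_{j+3}(\Pi_\lambda)$ and of $\widetilde H^{\,n-6-j}(M_{\mathcal A_\lambda})$.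
\end{corollary}

The proof has two halves. Section~\ref{sec:sums} treats any $\lambda$ with all parts at least $2$ and shows that the homology of $\Pi_\lambda$ contains, shifted by one degree, the homology of every vertex link in a complex $\Delta$ whose vertices are the subset sums of the parts. The remaining sections construct $\lambda$ so that one such link has a double suspension of $X$ as a retract up to homotopy. Section~\ref{sec:design} shows on small cases what the construction must achieve.

\section{Conventions and tools}\label{sec:tools}

A simplicial complex is a family of finite sets, its \emph{faces}, that is closed under taking subsets and contains $\emptyset$. For a finite set $A$, the full simplex $2^A$ consists of all subsets of $A$. The \emph{join} of complexes $X,Y$ on disjoint vertex sets is $X*Y=\{F\cup G:F\in X,\ G\in Y\}$. A join with a nonempty full simplex is a cone, hence contractible. The join with two isolated points is the suspension, and it raises the degree of reduced homology by one. The \emph{link} of a vertex $v$ of $X$ is $\operatorname{lk}_X(v)=\{F\in X: v\notin F,\ F\cup\{v\}\in X\}$.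

Reduced homology is computed from the augmented oriented chain complex. The group $\widetilde C_j(X)$ is generated by the symbols $[v_0,\dots,v_j]$, where $\{v_0,\dots,v_j\}$ is a face with $j+1$ elements, subject to the rule that permuting the $v_i$ multiplies the symbol by the sign of the permutation. The empty face gives $\widetilde C_{-1}(X)=\mathbb Z$, so that $\widetilde H_{-1}(\{\emptyset\})=\mathbb Z$. The boundary is $\partial[v_0,\dots,v_j]=\sum_i(-1)^i[v_0,\dots,\widehat{v_i},\dots,v_j]$. Writing $v*[w_0,\dots,w_j]=[v,w_0,\dots,w_j]$, we have
\begin{equation}\label{eq:cone}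
\partial(v*w)=w-v*\partial w ,
\end{equation}
also when $w$ has degree $-1$, where $\partial w=0$.

Topological statements about a poset refer to its order complex. A poset with a maximum is a cone, hence contractible. The order complex of the poset of nonempty faces of $X$ is the barycentric subdivision $\operatorname{sd}X$; sending each face to its barycenter identifies the geometric realizations $|\operatorname{sd}X|$ and $|X|$. Quillen's fiber lemma \cite[Prop.~1.6]{Q} states that a poset map $f:Q\to R$ is a homotopy equivalence if $f^{-1}(R_{\le\rho})$ is contractible for every $\rho\in R$. A poset and its opposite have the same order complex, so the lemma takes the following form for order-reversing maps.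

\begin{lemma}\label{lem:quillen}
Let $f:Q\to R$ be an order-reversing map of finite posets such that $\{q\in Q:f(q)\ge\rho\}$ is contractible for every $\rho\in R$. Then $Q$ and $R$ are homotopy equivalent.
\end{lemma}

\section{From the lattice to subset sums}\label{sec:sums}

Let $E$ be a finite set with integer weights $a_e\ge2$, $e\in E$. Put $a(I)=\sum_{e\in I}a_e$ for $I\subseteq E$, let $n=a(E)$, and let $\lambda$ be the partition of $n$ with parts $a_e$. Write $P=\Pi_\lambda\setminus\{\hat0,\hat1\}$.

Call a map $f$ from $E$ to the set of blocks of a partition $\pi$ a \emph{filling} of $\pi$ if $a(f^{-1}(B))=|B|$ for every block $B$. A partition $\pi$ coarsens a partition of shape $\lambda$ if and only if it has a filling. Indeed, if $\sigma\le\pi$ has blocks $B_e$ with $|B_e|=a_e$, send $e$ to the block of $\pi$ that contains $B_e$; conversely, given a filling $f$, cut each block $B$ into pieces of sizes $a_e$, $e\in f^{-1}(B)$. The first lemma replaces joins, which are awkward to recognize, by this arithmetic condition on block sizes.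

\begin{lemma}\label{lem:coarsen}
$P$ is the set of all partitions $\pi\ne\hat1$ of $[n]$ that have a filling.
\end{lemma}

\begin{proof}
An element of $P$ is a nonempty join of partitions of shape $\lambda$, so it coarsens one of them. Conversely, let $\pi\neq\hat1$ have a filling $f$. All blocks of $\pi$ have at least two elements, so $\pi\ne\hat0$. Given distinct $x,y$ in a block $B$, choose $e\in f^{-1}(B)$. Since $a_e\ge2$, we can cut the blocks according to $f$ in such a way that $x$ and $y$ both lie in the piece of size $a_e$. This gives $\sigma_{xy}\le\pi$ of shape $\lambda$ with $x,y$ in one block, and the join of all $\sigma_{xy}$ is $\pi$.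
\end{proof}

The hypothesis $a_e\ge2$ cannot be dropped. For $\lambda=(3,1,1)$ the partition $123|45$ coarsens $123|4|5$ and no other partition of shape $\lambda$, so it is not in $\Pi_\lambda$.

To make the subset sums visible we list the blocks of a partition in some order and record the sizes of the partial unions. Two complexes arise.

\begin{definition}
The complex $\Delta$ has as faces the sets $\{t_1<\dots<t_p\}\subseteq[n-1]$ for which there is a chain $I_1\subset\dots\subset I_p$ of subsets of $E$ with $a(I_j)=t_j$ for all $j$. The complex $K$ has as faces the chains $A_1\subsetneq\dots\subsetneq A_p$ of nonempty subsets of $[n-1]$ with $\{|A_1|,\dots,|A_p|\}\in\Delta$.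
\end{definition}

If all subset sums are distinct, $\Delta$ is the order complex of the nonempty proper subsets of $E$, a sphere. In general, the vertices of $\Delta$ arise from the vertices of this sphere by identifying subsets of equal weight. For $\lambda=(2,2)$ the complex $\Delta$ is the single vertex $2$, and $K$ consists of the three $2$-element subsets of $[3]$, which match the three elements of $P$.

\begin{lemma}\label{lem:K}
$P$ is homotopy equivalent to $K$.
\end{lemma}

\begin{proof}
Let $Q$ be the poset of nonempty faces of $K$; its order complex is $\operatorname{sd}K$. Send a chain $A_1\subsetneq\dots\subsetneq A_p$ in $Q$ to the partition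
\[
\varphi(A_1,\dots,A_p)=\{A_1,\ A_2\setminus A_1,\ \dots,\ A_p\setminus A_{p-1},\ [n]\setminus A_p\}.
\]
If $|A_j|=a(I_j)$ with $I_1\subset\dots\subset I_p$, the block sizes are $a(I_1),a(I_2\setminus I_1),\dots,a(E\setminus I_p)$, which gives a filling. There are $p+1\ge2$ blocks, so $\varphi$ takes values in $P$ by Lemma~\ref{lem:coarsen}. Enlarging the chain refines the partition, so $\varphi$ reverses order.

Fix $\pi\in P$, and let $\mathcal U$ be the poset of nonempty unions of blocks of $\pi$ that do not contain $n$. A chain $q\in Q$ satisfies $\varphi(q)\ge\pi$ exactly when all its members are unions of blocks of $\pi$, that is, when they lie in $\mathcal U$. Conversely, every nonempty chain $A_1\subsetneq\dots\subsetneq A_p$ in $\mathcal U$ is a face of $K$: take a filling $f$ of $\pi$ and let $I_j$ be the set of $e$ with $f(e)\subseteq A_j$; then $I_1\subset\dots\subset I_p$ and $a(I_j)=|A_j|\in[n-1]$. So $\{q:\varphi(q)\ge\pi\}$ is the poset of nonempty chains of $\mathcal U$, and its order complex is the barycentric subdivision of that of $\mathcal U$. The complement of the block of $n$ is nonempty because $\pi\ne\hat1$, and it is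 the maximum of $\mathcal U$. Thus $\mathcal U$ is contractible, and Lemma~\ref{lem:quillen} applies.
\end{proof}

The restriction to subsets of $[n-1]$ forces the block of $n$ to come last. Without it, $\mathcal U$ would be the poset of all nonempty proper unions of blocks, a sphere, and the fiber lemma would not apply.

The map $A\mapsto|A|$ is a simplicial map $K\to\Delta$, and $t\mapsto[t]=\{1,\dots,t\}$ is a section, so $\Delta$ is a retract of $K$. But $\Delta$ depends on all coincidences among subset sums at once, and we want to look at one value $c$ only. This is possible because $K$ has several vertices over $c$. Two of them can be chosen comparable with every $[t]$, $t\neq c$; they span a suspension of the link of $c$ inside $K$, and collapsing everything outside the open star of one of them maps $K$ back onto that suspension. We carry this out on chains.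

\begin{lemma}\label{lem:link}
Let $c$ be a vertex of $\Delta$ and $L=\operatorname{lk}_\Delta(c)$. Then $\widetilde H_j(L)$ is isomorphic to a direct summand of $\widetilde H_{j+1}(K)$ for every $j$.
\end{lemma}

\begin{proof}
Write $c=a(I)$ with $\emptyset\ne I\subsetneq E$. Then $n-c=a(E\setminus I)\ge2$, so $C=[c]$ and $C'=[c-1]\cup\{c+1\}$ are distinct subsets of $[n-1]$ of size $c$. Let $t$ be a vertex of $L$. If $t<c$, then $[t]\subseteq[c-1]\subsetneq C,C'$. If $t>c$, then $C,C'\subsetneq[c+1]\subseteq[t]$. For an oriented simplex $\tau=[t_0,\dots,t_j]$ of $L$ put $\iota(\tau)=[\,[t_0],\dots,[t_j]\,]$; the map $\iota$ commutes with $\partial$. The vertices of $C*\iota(\tau)$ form a chain whose set of sizes is the face $\{c,t_0,\dots,t_j\}$ of $\Delta$, and the same holds for $C'*\iota(\tau)$. So both are oriented simplices of $K$, and we may define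
\[
\Phi:\widetilde C_j(L)\to\widetilde C_{j+1}(K),\qquad \Phi(z)=C*\iota(z)-C'*\iota(z).
\]
By \eqref{eq:cone}, $\partial\Phi(z)=\big(\iota(z)-C*\iota(\partial z)\big)-\big(\iota(z)-C'*\iota(\partial z)\big)=-\Phi(\partial z)$.

In the other direction define $\Psi:\widetilde C_{j+1}(K)\to\widetilde C_j(L)$ by $\Psi[C,A_0,\dots,A_j]=[\,|A_0|,\dots,|A_j|\,]$, and by $\Psi=0$ on simplices that do not contain $C$. The numbers $c,|A_0|,\dots,|A_j|$ are the sizes of the members of a strict chain, so they are distinct, and they form a face of $\Delta$. Hence the value is an oriented simplex of $L$, and it changes by the sign of the permutation when the $A_i$ are permuted; $\Psi$ is well defined. If a simplex does not contain $C$, neither do its faces, so $\Psi\partial$ and $\partial\Psi$ both vanish on it. For $w=[A_0,\dots,A_j]$ not containing $C$, formula \eqref{eq:cone} gives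
\[
\Psi\partial(C*w)=\Psi(w)-\Psi(C*\partial w)=0-\partial[\,|A_0|,\dots,|A_j|\,]=-\partial\Psi(C*w).
\]
So $\Phi$ and $\Psi$ anticommute with $\partial$ and induce maps on homology. Finally $\Psi\Phi(\tau)=\tau$, because $C'*\iota(\tau)$ has only one vertex of size $c$, namely $C'\neq C$. Thus $\Psi_*\Phi_*=\mathrm{id}$.
\end{proof}

The link $L$ is a union of pieces, one for each subset of weight $c$. For $T\subseteq E$ with $a(T)=c$, let $L_T$ be the complex whose faces are the sets
\begin{equation}\label{eq:LT}
\{a(I_1),\dots,a(I_p)\}\cup\{c+a(J_1),\dots,c+a(J_q)\},
\end{equation}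
where $p,q\ge0$, $\emptyset\ne I_1\subsetneq\dots\subsetneq I_p\subsetneq T$ and $\emptyset\ne J_1\subsetneq\dots\subsetneq J_q\subsetneq E\setminus T$. The numbers $a(I_i)$ are smaller than $c$, and the numbers $c+a(J_i)$ are larger.

\begin{lemma}\label{lem:pieces}
$L$ is the union of the complexes $L_T$ over all $T\subseteq E$ with $a(T)=c$.
\end{lemma}

\begin{proof}
A set $\tau\subseteq[n-1]\setminus\{c\}$ is a face of $L$ if and only if $\tau\cup\{c\}$ is the set of weights of a chain of subsets of $E$. One member $T$ of such a chain has weight $c$. As all weights lie in $[n-1]$, the members below $T$ are nonempty proper subsets $I$ of $T$, and the members above it have the form $T\cup J$ with $\emptyset\neq J\subsetneq E\setminus T$. Conversely, the sets $I_i$, $T$, $T\cup J_i$ in \eqref{eq:LT} form such a chain.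
\end{proof}

\section{What the weights must do}\label{sec:design}

The plan is to prescribe sets $T_k\subseteq E$, indexed by $k$ in a finite set $N$, to give them all the weight $c$, and to hope that the pieces $L_{T_k}$ meet in the same pattern as the sets $T_k$. That pattern is recorded by the complex $D=\bigcup_k2^{T_k}$.

\begin{example}\label{ex:6543}
Let $\lambda=(6,5,4,3)$, name the elements of $E$ by their weights, and take $c=9$. The subsets of weight $9$ are $T=\{3,6\}$ and $T'=\{4,5\}$. The piece $L_T$ is the join of $\{3,6\}$ and $\{9+4,9+5\}$, the $4$-cycle $3,13,6,14$. The piece $L_{T'}$ is the $4$-cycle $4,12,5,15$. The cycles are disjoint, so $\widetilde H_0(L)\cong\mathbb Z$, and Lemmas~\ref{lem:K} and~\ref{lem:link} give a summand $\mathbb Z$ in $\widetilde H_1(\Pi_\lambda)$. The complex $D$ consists of the two disjoint edges $\{3,6\}$ and $\{4,5\}$. It is not homotopy equivalent to $L$, but it is a retract up to homotopy: embed the subdivided edges as the paths $3,13,6$ and $4,12,5$, and map back by fixing $3,6,4,5$ and sending $13,14\mapsto3$ and $12,15\mapsto4$.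

Now add a fifth part $20$. The subsets of weight $9$ and the complex $D$ do not change, but $9+20$ is a vertex of both $L_T$ and $L_{T'}$. Each piece is a join of two nonempty complexes, hence connected, so $L$ is connected and no longer sees the two components of $D$.
\end{example}

An element $e\in E$ enters the intersection pattern only through the set $\{k:e\in T_k\}\subseteq N$. We therefore let $E$ be a family $\mathcal S$ of subsets of $N$ and put $T_k=\{S\in\mathcal S:k\in S\}$. Then the sets $T_k$, $k\in\kappa$, have a common element if and only if $\kappa$ lies in a member of $\mathcal S$. Three things can go wrong.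

\emph{Vertices above $c$.} As the part $20$ shows, these vertices see the intersections of the complements $\mathcal S\setminus T_k$. If $\mathcal S$ is closed under complementation in $N$, then $S\mapsto N\setminus S$ exchanges $T_k$ with $\mathcal S\setminus T_k$ for all $k$ simultaneously, so the two families have the same intersection pattern.

\emph{Too many forced coincidences.} The equations $a(T_k)=a(T_l)$ force $a(I)=a(J)$ whenever the difference of indicator vectors $\mathbf 1_I-\mathbf 1_J$ is a linear combination of the vectors $\mathbf 1_{T_k}-\mathbf 1_{T_l}$. If, say, $\mathbf 1_{T_1}+\mathbf 1_{T_2}-\mathbf 1_{T_3}$ were the indicator vector of a new set, that set would have weight $c$ for every choice of weights and would add an unwanted piece to $L$. We need a rigidity property which says that the only forced coincidences are $\mathbf 1_I-\mathbf 1_J=\mathbf 1_{T_p}-\mathbf 1_{T_q}$.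

\emph{The unavoidable coincidences.} The equality $a(T_p\setminus T_q)=a(T_q\setminus T_p)$ always holds and may glue pieces at unexpected vertices. A separation property will show that this gluing respects the intersection pattern.

The family of all nonempty proper subsets of $N$ is closed under complementation, but its pattern is the boundary of a simplex. The same pattern appears if $N$ is the vertex set of $X$ and $\mathcal S$ consists of nonempty faces of $X$ and their complements, since the complements of the vertices already contain every proper subset of $N$. The remedy is to add two new points $\alpha,\beta$. The sets containing exactly one of them form a large family, closed under complementation, that provides rigidity and contributes only a cone. The faces of $X$ are attached to the pair $\{\alpha,\beta\}$, and their complements are absorbed by the cone.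

\section{The family $\mathcal S$ and its weights}\label{sec:family}

Let $X$ be a finite simplicial complex. Choose a finite set $V\ne\emptyset$ that contains the vertices of $X$ and is not a face of $X$; if necessary, add an element that is not a vertex. Let $N=V\sqcup\{\alpha,\beta\}$ and
\[
\mathcal S=\{A\cup\{\alpha\},\ A\cup\{\beta\} : A\subseteq V\}\ \cup\ \{F\cup\{\alpha,\beta\},\ V\setminus F : F\in X\}.
\]
The four types of sets are told apart by their intersection with $\{\alpha,\beta\}$, so
\begin{equation}\label{eq:size}
|\mathcal S|=2\cdot2^{|V|}+2\cdot(\text{number of faces of }X)\ge6 .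
\end{equation}
Since $V\notin X$, neither $\emptyset$ nor $N$ belongs to $\mathcal S$. Write $\overline S=N\setminus S$, and for $k\in N$ put
\[
T_k=\{S\in\mathcal S:k\in S\},\qquad U_k=\mathcal S\setminus T_k .
\]
For $t\in\mathbb R^N$ and $S\subseteq N$ let $t(S)=\sum_{k\in S}t_k$, and let $e_k$ be the standard basis vectors of $\mathbb R^N$.

\begin{lemma}\label{lem:family}
The family $\mathcal S$ has the following properties.
\begin{enumerate}
\item[(a)] \emph{Complements.} If $S\in\mathcal S$, then $\overline S\in\mathcal S$, and $S\in T_k$ if and only if $\overline S\in U_k$. Hence $|T_k|=|U_k|=|\mathcal S|/2\ge3$.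
\item[(b)] \emph{Separation.} If $p\in N$ and $q,k\in N\setminus\{p\}$, possibly with $q=k$, then $T_p\not\subseteq T_q\cup T_k$ and $U_p\not\subseteq U_q\cup U_k$. In particular the $T_k$ are pairwise distinct.
\item[(c)] \emph{Rigidity.} If $t(N)=0$ and $t(S)\in\{-1,0,1\}$ for all $S\in\mathcal S$, then $t=0$ or $t=e_p-e_q$ with $p\ne q$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The sets $A\cup\{\alpha\}$ and $(V\setminus A)\cup\{\beta\}$ are complementary, and so are $F\cup\{\alpha,\beta\}$ and $V\setminus F$. The bound is \eqref{eq:size}.

(b) We need $S\in\mathcal S$ with $p\in S$ and $q,k\notin S$; then $S\in T_p\setminus(T_q\cup T_k)$ and, by (a), $\overline S\in U_p\setminus(U_q\cup U_k)$. If $p\in\{\alpha,\beta\}$, take $S=\{p\}$. Let $p\in V$. If $\alpha\notin\{q,k\}$ take $\{p,\alpha\}$, and if $\beta\notin\{q,k\}$ take $\{p,\beta\}$. Otherwise $\{q,k\}=\{\alpha,\beta\}$, and we take $S=V=V\setminus\emptyset$.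

(c) The sets $\{\alpha\}$, $\{\beta\}$, $\{\alpha,\beta\}$ lie in $\mathcal S$, so $t_\alpha$, $t_\beta$ and $t_\alpha+t_\beta$ lie in $\{-1,0,1\}$. Also $t_\alpha+t(A)\in\{-1,0,1\}$ for all $A\subseteq V$, and $t(V)=-t_\alpha-t_\beta$. Replacing $t$ by $-t$ if necessary, we may assume $t_\alpha\in\{0,1\}$.

Let $t_\alpha=0$. Then $t(A)\in\{-1,0,1\}$ for all $A\subseteq V$. Singletons show that $t_v\in\{-1,0,1\}$ for $v\in V$, and pairs show that each of the values $1$ and $-1$ occurs at most once on $V$. Since $t_\beta=-t(V)$, the vector $t$ is $0$, $\pm(e_v-e_\beta)$ or $e_v-e_w$ with $v,w\in V$.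

Let $t_\alpha=1$. Then $t(A)\in\{-2,-1,0\}$ for all $A\subseteq V$, so each $t_v$ is a nonpositive integer. From $t_\alpha+t_\beta\le1$ we get $t_\beta\le0$, hence $t(V)=-1-t_\beta\ge-1$. Either $t$ vanishes on $V$, so that $t_\beta=-1$ and $t=e_\alpha-e_\beta$; or one $t_v$ equals $-1$ and the others vanish, so that $t_\beta=0$ and $t=e_\alpha-e_v$.
\end{proof}

We now choose weights that satisfy $a(T_k)=a(T_l)$ and are otherwise generic. For $I\subseteq\mathcal S$ let $\mathbf 1_I\in\mathbb Q^{\mathcal S}$ be the indicator vector, so that $a(I)=a\cdot\mathbf 1_I$. The link with rigidity is that the $S$-coordinate of $\sum_kt_k\mathbf 1_{T_k}$ equals $t(S)$.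

\begin{lemma}\label{lem:weights}
There are positive even integers $a_S$, $S\in\mathcal S$, and an integer $c$ such that:
\begin{enumerate}
\item[(a)] if $I,J\subseteq\mathcal S$, $I\ne J$ and $a(I)=a(J)$, then $\mathbf 1_I-\mathbf 1_J=\mathbf 1_{T_p}-\mathbf 1_{T_q}=\mathbf 1_{U_q}-\mathbf 1_{U_p}$ for some $p\ne q$;
\item[(b)] $a(I)=c$ if and only if $I=T_k$ for some $k\in N$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $W\subseteq\mathbb Q^{\mathcal S}$ be the span of the vectors $\mathbf 1_{T_k}-\mathbf 1_{T_l}$; it consists of all $\sum_kt_k\mathbf 1_{T_k}$ with $t\in\mathbb Q^N$ and $t(N)=0$. Let $\Xi$ be the finite set $\{-1,0,1\}^{\mathcal S}\setminus W$. For $\xi\in\Xi$ the functional $b\mapsto b\cdot\xi$ is nonzero on $W^\perp$, because $W^{\perp\perp}=W$. A vector space over $\mathbb Q$ is not a finite union of proper subspaces, so there is $b\in W^\perp$ with $b\cdot\xi\ne0$ for all $\xi\in\Xi$. To obtain positive entries we perturb the all-ones vector $\mathbf 1_{\mathcal S}$, which lies in $W^\perp$ because all $T_k$ have the same cardinality. For each $\xi\in\Xi$ the equation $(\mathbf 1_{\mathcal S}+\varepsilon b)\cdot\xi=0$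 has at most one solution $\varepsilon$. So for a suitable small rational $\varepsilon>0$ the vector $\mathbf 1_{\mathcal S}+\varepsilon b\in W^\perp$ is positive and not orthogonal to any $\xi\in\Xi$. Multiply it by twice a common denominator of its entries to get $a$. Since $a\in W^\perp$, all $a(T_k)$ equal one number $c$.

(a) The vector $\xi=\mathbf 1_I-\mathbf 1_J\in\{-1,0,1\}^{\mathcal S}$ is nonzero and orthogonal to $a$, so $\xi\in W$. Write $\xi=\sum_kt_k\mathbf 1_{T_k}$ with $t(N)=0$. Then $t(S)=\xi_S\in\{-1,0,1\}$ for all $S$ and $t\ne0$, so $t=e_p-e_q$ by rigidity. The second equality follows from $\mathbf 1_{U_k}=\mathbf 1_{\mathcal S}-\mathbf 1_{T_k}$.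

(b) Suppose that $a(I)=c$ and that $I$ is none of the $T_k$. Fix $k$. By (a), $\mathbf 1_I=\mathbf 1_{T_k}+\mathbf 1_{T_p}-\mathbf 1_{T_q}$ with $p\ne q$, and $q\ne k$ since otherwise $I=T_p$. Then $\mathbf 1_I-\mathbf 1_{T_q}=\sum_lt_l\mathbf 1_{T_l}$ with $t=e_k+e_p-2e_q$. The left side has entries in $\{-1,0,1\}$ and $t(N)=0$, so rigidity applies to $t$. But $t_q=-2$, a contradiction.
\end{proof}

From now on $E=\mathcal S$ with these weights, $\lambda$ is the partition of $n=a(\mathcal S)$ with parts $a_S$, and $\Delta$, $K$ are as in Section~\ref{sec:sums}. Evenness is used only through $a_S\ge2$. The number $c=a(T_k)$ is a vertex of $\Delta$, since $T_k$ and $U_k$ are nonempty. Let $L=\operatorname{lk}_\Delta(c)$ and $L_k=L_{T_k}$. By Lemmas~\ref{lem:pieces} and~\ref{lem:weights}(b),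
\[
L=\bigcup_{k\in N}L_k .
\]
Let $D=\bigcup_{k\in N}2^{T_k}$. The $T_k$ are distinct and have equal cardinality, so they are the facets of $D$.

\begin{example}\label{ex:small}
The smallest case is $X=\{\emptyset\}$, $|V|=1$. Rename $N=\{1,2,3\}$. Then $\mathcal S=\{1,2,3,12,13,23\}$ consists of all nonempty proper subsets of $N$, and
\[
T_1=\{1,12,13\},\qquad T_2=\{2,12,23\},\qquad T_3=\{3,13,23\}.
\]
The complex $D$ is a ring of three triangles (Figure~\ref{fig:D}), so $\widetilde H_1(D)\cong\mathbb Z\cong\widetilde H_{-1}(X)$. The vectors $a\in W^\perp$ are those with $a_{23}=x$, $a_{13}=y$, $a_{12}=z$, $a_1=c-y-z$, $a_2=c-x-z$, $a_3=c-x-y$, and then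
\[
a\cdot\xi=x(\xi_{23}-\xi_2-\xi_3)+y(\xi_{13}-\xi_1-\xi_3)+z(\xi_{12}-\xi_1-\xi_2)+c(\xi_1+\xi_2+\xi_3).
\]
For $\xi\in\{-1,0,1\}^{\mathcal S}$ the four coefficients are integers of absolute value at most $3$. Take $(x,y,z,c)=2\cdot(1,4,16,64)$. If $a\cdot\xi=0$, the first coefficient is divisible by $4$, hence zero, and then the others vanish in turn; this says that $\xi=\sum_k\xi_k\mathbf 1_{T_k}$ with $\xi_1+\xi_2+\xi_3=0$, so $\xi\in W$. Thus $\lambda=(118,94,88,32,8,2)$, with $n=342$ and $c=128$, has the properties of Lemma~\ref{lem:weights}.
\end{example}

\begin{figure}[ht]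
\centering
\begin{tikzpicture}[scale=0.95]
\filldraw[fill=gray!25] (0,0)--(2,0)--(1,1.73)--cycle;
\filldraw[fill=gray!25] (2,0)--(4,0)--(3,1.73)--cycle;
\filldraw[fill=gray!25] (1,1.73)--(3,1.73)--(2,3.46)--cycle;
\node at (1,0.6) {$T_1$};
\node at (3,0.6) {$T_2$};
\node at (2,2.3) {$T_3$};
\node[below] at (0,0) {$a_1=88$};
\node[below] at (2,0) {$a_{12}=32$};
\node[below] at (4,0) {$a_2=94$};
\node[left] at (1,1.73) {$a_{13}=8$};
\node[right] at (3,1.73) {$a_{23}=2$};
\node[above] at (2,3.46) {$a_3=118$};
\end{tikzpicture}
\caption{The complex $D$ for $N=\{1,2,3\}$. Its vertices are the six nonempty proper subsets $S$ of $N$, labeled by their weights $a_S$; the facet $T_k$ consists of the sets that contain $k$. The three shaded triangles have total weight $128$ each, and the middle triangle is a hole.}\label{fig:D}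
\end{figure}

\section{The link of $c$ retracts onto $D$}\label{sec:retract}

We must determine which pieces $L_k$ share a vertex. By \eqref{eq:LT}, a vertex below $c$ is a weight $a(I)$ with $\emptyset\ne I\subsetneq T_k$, and a vertex above $c$ is $c+a(J)$ with $\emptyset\neq J\subsetneq U_k$. Lemmas~\ref{lem:family}(b) and~\ref{lem:weights}(a) are symmetric in the two families, so we treat both at once. Let $(R_k)_{k\in N}$ denote either $(T_k)_{k\in N}$ or $(U_k)_{k\in N}$.

\begin{lemma}\label{lem:two}
Let $I\subseteq R_k$ and $J\subseteq R_l$ with $a(I)=a(J)$ and $I\ne J$. Then $k\ne l$ and $R_k\setminus I=R_l\setminus J$.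
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:weights}(a), $\mathbf 1_I-\mathbf 1_J=\mathbf 1_{R_p}-\mathbf 1_{R_q}$ for some $p\ne q$. Comparing the entries equal to $1$ and those equal to $-1$ gives $I\setminus J=R_p\setminus R_q$ and $J\setminus I=R_q\setminus R_p$. If $p\ne k$, separation gives $S\in R_p\setminus(R_q\cup R_k)$; but then $S\in I\subseteq R_k$, a contradiction. If $q\ne l$, separation gives $S\in R_q\setminus(R_p\cup R_l)$; but then $S\in J\subseteq R_l$, a contradiction. So $k=p\neq q=l$, and $\mathbf 1_{R_k}-\mathbf 1_I=\mathbf 1_{R_l}-\mathbf 1_J$. The two sides are the indicator vectors of $R_k\setminus I$ and $R_l\setminus J$.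
\end{proof}

For a vertex $d$ of $L$ let $\kappa(d)=\{k\in N: d\text{ is a vertex of }L_k\}$, a nonempty set.

\begin{lemma}\label{lem:common}
For every vertex $d$ of $L$, the sets $T_k$, $k\in\kappa(d)$, have a common element.
\end{lemma}

\begin{proof}
If $d<c$ let $R_k=T_k$ and $d'=d$; if $d>c$ let $R_k=U_k$ and $d'=d-c$. For each $k\in\kappa(d)$ choose $\emptyset\ne I_k\subsetneq R_k$ with $a(I_k)=d'$. If all $I_k$ are equal, their common value is a nonempty subset of every $R_k$. Otherwise $I_k\ne I_l$ for some $k,l$, and Lemma~\ref{lem:two} gives $R_k\setminus I_k=R_l\setminus I_l=:Z$. For any $h\in\kappa(d)$ the set $I_h$ differs from $I_k$ or from $I_l$, so $R_h\setminus I_h=Z$ by the same lemma. Thus $Z$ is a subset of every $R_h$, and it is nonempty because $I_k\neq R_k$. In both cases some $S$ lies in all $R_k$, $k\in\kappa(d)$. If $d<c$ we are done. If $d>c$, then $\overline S$ lies in all $T_k$, $k\in\kappa(d)$, by Lemma~\ref{lem:family}(a).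
\end{proof}

One might now hope to apply the nerve theorem to the cover of $L$ by the $L_k$, but the pieces are not contractible. By Lemma~\ref{lem:two} with $k=l$, the weight is injective on subsets of $T_k$ and on subsets of $U_k$, so $L_k$ is the join of the subdivided boundaries of the simplices $2^{T_k}$ and $2^{U_k}$, a sphere.

\begin{example}\label{ex:small2}
In Example~\ref{ex:small} each $L_k$ is a join of two hexagons, a $3$-sphere. Since $T_1\cap T_2=\{12\}$, Lemma~\ref{lem:two} shows that the common vertices of $L_1$ and $L_2$ below $c=128$ are $a_{12}=32$ and the forced coincidence $a_1+a_{13}=a_2+a_{23}=96$. Since $U_1\cap U_2=\{3\}$, the common vertices above $c$ are $128+a_3=246$ and $128+96=224$. In $L_1$ the vertices $32,96$ come from the incomparable sets $\{12\}$, $\{1,13\}$, and $246,224$ from the incomparable sets $\{3\}$, $\{2,23\}$. So $L_1\cap L_2$ is the $4$-cycle $32,224,96,246$, and the intersections are not contractible either. No vertex lies in all three pieces, in accordance with $T_1\cap T_2\cap T_3=\emptyset$.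
\end{example}

What survives is a retraction up to homotopy. Inside the sphere $L_k$, the cone over the subdivided boundary of $2^{T_k}$ with apex a vertex above $c$ is a copy of $\operatorname{sd}2^{T_k}$; these disks fit together to a map $\operatorname{sd}D\to L$. Lemma~\ref{lem:common} supplies the map back.

\begin{proposition}\label{prop:retract}
There are simplicial maps $g:\operatorname{sd}D\to L$ and $r:L\to D$ such that $r\circ g$ is homotopic to the identity of $|D|$. Hence $\widetilde H_i(D)$ is isomorphic to a direct summand of $\widetilde H_i(L)$ for every $i$.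
\end{proposition}

\begin{proof}
For each vertex $d$ of $L$ choose $r(d)\in\bigcap_{k\in\kappa(d)}T_k$. Then $r$ sends all vertices of $L_k$ into $T_k$. Every face of $L$ lies in some $L_k$ and is mapped to a subset of $T_k$, so $r$ is simplicial.

The vertices of $\operatorname{sd}D$ are the nonempty faces $I$ of $D$. If $I$ is not a facet, put $g(I)=a(I)$. For each $k$ choose $S_k\in U_k$ and put $g(T_k)=c+a_{S_k}$; here $\{S_k\}\subsetneq U_k$ because $|U_k|\ge3$. Let $I_1\subsetneq\dots\subsetneq I_p$ be a face of $\operatorname{sd}D$, and choose $k$ with $I_p\subseteq T_k$. All facets have the same cardinality, so a member of the chain that is a facet must equal $T_k$, and only $I_p$ can do so. If $I_p\neq T_k$, the image is $\{a(I_1),\dots,a(I_p)\}$; if $I_p=T_k$, it is $\{a(I_1),\dots,a(I_{p-1}),c+a(\{S_k\})\}$. Both have the form \eqref{eq:LT}, so the image is a face of $L_k$, and $g$ is simplicial.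

Realize $|D|=|\operatorname{sd}D|$ in $\mathbb R^{\mathcal S}$, with the standard basis vectors as vertices. Let $y$ be a point of the simplex of $\operatorname{sd}D$ given by a chain $I_1\subsetneq\dots\subsetneq I_p\subseteq T_k$. Then $y\in|2^{T_k}|$. Each $g(I_i)$ is a vertex of $L_k$, so $r(g(I_i))\in T_k$ and $r(g(y))\in|2^{T_k}|$. The set $|2^{T_k}|$ is convex, so $(1-s)y+s\,r(g(y))\in|D|$ for $0\le s\le1$. This formula is continuous in $(y,s)$ and defines the homotopy. On homology $r_*g_*=\mathrm{id}$, which gives the summand.
\end{proof}

\section{The homology of $D$ and the proof of the theorem}\label{sec:final}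

\begin{lemma}\label{lem:D}
$\widetilde H_{j+2}(D)\cong\widetilde H_j(X)$ for every $j$.
\end{lemma}

\begin{proof}
Let $Y$ be the nerve of the cover of $D$ by the simplices $2^{T_k}$: a nonempty $\kappa\subseteq N$ is a face of $Y$ if $\bigcap_{k\in\kappa}T_k\ne\emptyset$. The nerve theorem gives $D\simeq Y$, and in this case the proof is short. Send a nonempty face $I$ of $D$ to $\nu(I)=\{k:I\subseteq T_k\}$, a nonempty face of $Y$. The map $\nu$ reverses inclusion. For a nonempty face $\kappa$ of $Y$, the faces $I$ with $\nu(I)\supseteq\kappa$ are the nonempty subsets of $\bigcap_{k\in\kappa}T_k$, a poset with a maximum. Lemma~\ref{lem:quillen} gives $\operatorname{sd}D\simeq\operatorname{sd}Y$.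

The faces of $Y$ are the subsets of members of $\mathcal S$. Let $S^0$ be the complex with the two isolated vertices $\alpha,\beta$. The sets $A\cup\{\alpha\}$ and $A\cup\{\beta\}$ generate $Y_1=2^V*S^0$, which also contains the sets $V\setminus F$. The sets $F\cup\{\alpha,\beta\}$ generate $Y_2=X*2^{\{\alpha,\beta\}}$. So $Y=Y_1\cup Y_2$. Both $Y_1$ and $Y_2$ are joins with a nonempty full simplex (here $V\ne\emptyset$ is used), hence contractible. A face lies in both if its part in $V$ is a face of $X$ and it contains at most one of $\alpha,\beta$; thus $Y_1\cap Y_2=X*S^0$ is the suspension of $X$. The Mayer--Vietoris sequence in reduced homology gives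
\[
\widetilde H_{j+2}(Y)\cong\widetilde H_{j+1}(X*S^0)\cong\widetilde H_j(X).\qedhere
\]
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\lambda$ be the partition of $n$ constructed in Section~\ref{sec:family}; its parts are even. Write $A\mid B$ if $A$ is isomorphic to a direct summand of $B$. Lemma~\ref{lem:D}, Proposition~\ref{prop:retract}, Lemma~\ref{lem:link} and Lemma~\ref{lem:K}, in this order, give
\[
\widetilde H_j(X)\cong\widetilde H_{j+2}(D)\ \big|\ \widetilde H_{j+2}(L)\ \big|\ \widetilde H_{j+3}(K)\cong\widetilde H_{j+3}(\Pi_\lambda),
\]
which is (i). For $i=n-6-j$ we have $n-3-i=j+3$, so \eqref{eq:top} says that $\widetilde H_{j+3}(\Pi_\lambda)\mid\widetilde H^{\,n-6-j}(M_{\mathcal A_\lambda})$. Together with (i) this gives (ii).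
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:false}]
Let $X$ be the $6$-vertex triangulation of $\mathbb{RP}^2$, so that $\widetilde H_1(X)\cong\mathbb Z/2$, and let $V$ be its vertex set. It has $1+6+15+10=32$ faces, so by \eqref{eq:size} the partition $\lambda$ has $2\cdot2^6+2\cdot32=192$ parts. Apply Theorem~\ref{thm:main} with $j=1$; since $n-7>0$, reduced and unreduced cohomology agree in degree $n-7$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:groups}]
It suffices to apply Theorem~\ref{thm:main} to a finite simplicial complex $X$ with $\widetilde H_j(X)\cong G$, for example a Moore space $M(G,j)$. To build one, write $G$ as a finite direct sum of cyclic groups. For a summand $\mathbb Z$ take the boundary of a triangle. For a summand $\mathbb Z/m$ attach to the boundary of a triangle a disk whose boundary, a $3m$-gon, wraps around it $m$ times, and subdivide to obtain a simplicial complex. The wedge of these complexes has $\widetilde H_1\cong G$, and its $(j-1)$-fold suspension is the required $X$.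
\end{proof}

\begin{thebibliography}{9}

\bibitem{GM} Goresky and MacPherson, \emph{Stratified Morse Theory}, Part III, 1988.

\bibitem{Q} Quillen, \emph{Adv. Math.} 28 (1978), Prop.~1.6.

\end{thebibliography}
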